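\title{An operator on $L_0$ that preserves no copy of $L_0$}

\begin{abstract}
Every non-zero operator from $L_0=L_0[0,1]$ into a space $L_0(\mu)$ is an isomorphism on $L_0(A)$ for some set $A$ of positive measure. We show that for a general F-space as target no copy of $L_0$ need survive: there is an injective operator $T$ with dense range from $L_0$ into an F-space such that $TU$ fails to be an isomorphic embedding for every operator $U:L_0\to L_0$. The same $T$ is an isomorphism on every locally bounded closed subspace of $L_0$. The target is the completion of $L_0$ in a weaker F-norm, obtained by declaring small certain functions whose values are spread over many widely separated levels.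
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $L_0=L_0[0,1]$ be the space of (classes of) Lebesgue measurable real functions on $[0,1]$ with the topology of convergence in measure, and let $\lambda$ be Lebesgue measure. The topology is given by the invariant metric $p(f-g)$, where
\[
p(f)=\int_0^1\min(|f|,1)\,d\lambda .
\]
Indeed, writing $\lambda(|f|>\alpha)$ for $\lambda\{t:|f(t)|>\alpha\}$, we have for every $\alpha>0$
\begin{equation}\label{eq:p}
\min(\alpha,1)\,\lambda(|f|\ge\alpha)\le p(f)\le\alpha+\lambda(|f|>\alpha),\qquad p(f)\le\lambda(f\ne0).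
\end{equation}
For a measurable set $A\subseteq[0,1]$, let $L_0(A)$ be the subspace of functions that vanish almost everywhere outside $A$. For a $\sigma$-finite measure space $(\Omega,\Sigma,\mu)$ with $\Sigma$ $\mu$-complete, $L_0(\mu)$ is the space of (classes of) $\Sigma$-measurable real functions on $\Omega$ with the topology of convergence in measure on sets of finite measure.

An \emph{F-space} is a complete metrizable topological vector space, and an \emph{operator} is a continuous linear map. An operator $T:X\to Y$ is an \emph{isomorphism} (into $Y$) if it is injective and a homeomorphism of $X$ onto $T(X)$. By linearity and metrizability this is equivalent to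
\begin{equation}\label{eq:iso}
Tx_n\to0\ \Longrightarrow\ x_n\to0\qquad\text{for all sequences }(x_n)\text{ in }X .
\end{equation}
An operator $T:L_0\to Y$ \emph{preserves a copy of $L_0$} if there is a closed subspace $X\subseteq L_0$, isomorphic to $L_0$, such that $T|_X$ is an isomorphism. A subset $B$ of an F-space is \emph{bounded} if every neighborhood $W$ of $0$ satisfies $B\subseteq sW$ for all large $s$; equivalently, $t_nx_n\to0$ whenever $x_n\in B$ and $t_n\to0$. A space is \emph{locally bounded} if $0$ has a bounded neighborhood.

The last inequality in \eqref{eq:p} says that a function with small support is small, however large its values. This leaves little room for operators on $L_0$. For instance, every operator $T$ from $L_0$ into a locally bounded F-space, such as a Banach space, is zero: if $V$ is a bounded neighborhood of $0$ and $p(f)<\eta$ implies $Tf\in V$, then $\lambda(f\ne0)<\eta$ implies that all multiples of $Tf$ lie in $V$, so $Tf=0$, and such functions $f$ span $L_0$. A target that receives a non-zero operator must therefore resemble $L_0$ in some way, and one may ask how closely.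 Two results are known.
\begin{itemize}
\item[(i)] If $T:L_0\to L_0(\mu)$ is a non-zero operator, then there is a measurable set $A$ with $\lambda(A)>0$ such that $T|_{L_0(A)}$ is an isomorphism.
\item[(ii)] (Kalton) There is a quotient space of $L_0$ whose quotient map is non-zero and fails to be an isomorphism on $L_0(A)$ for every $A$ with $\lambda(A)>0$.
\end{itemize}
Thus (i) does not extend to arbitrary F-spaces. But (ii) rules out only the subspaces $L_0(A)$, and $L_0$ contains other copies of itself. The functions of period $\frac12$ form a closed subspace isomorphic to $L_0$ that contains no $L_0(A)$ with $\lambda(A)>0$, since it contains no non-zero function supported in one half of the interval. So the following question remains, and (i) suggests the answer yes.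

\medskip
\noindent\emph{Must a non-zero operator from $L_0$ into an arbitrary F-space preserve a copy of $L_0$?}
\medskip

The answer is no.

\begin{theorem}\label{thm:main}
There are an F-space $Y$ and an injective operator $T:L_0\to Y$ with dense range such that, for every operator $U:L_0\to L_0$, the operator $TU$ is not an isomorphism into $Y$. In particular $T$ is non-zero and preserves no copy of $L_0$.
\end{theorem}

The operator that we construct degenerates in a very restricted way.

\begin{theorem}\label{thm:more}
The operator $T:L_0\to Y$ constructed in the proof of Theorem~\ref{thm:main} has the following properties.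
\begin{itemize}
\item[(a)] For every operator $U:L_0\to L_0$ and every $A$ with $\lambda(A)>0$, the operator $TU|_{L_0(A)}$ is not an isomorphism into $Y$.
\item[(b)] If $Th_n\to0$, then $\lambda(\alpha\le|h_n|\le\beta)\to0$ for all $0<\alpha<\beta<\infty$.
\item[(c)] On every bounded set $B\subseteq L_0$ the topology of convergence in measure agrees with the one induced by $T$; more precisely, if $h_n\in B$, or $h_n\in B-B$, and $Th_n\to0$, then $h_n\to0$. Consequently $T|_X$ is an isomorphism for every locally bounded closed subspace $X\subseteq L_0$.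
\item[(d)] Every operator from $Y$ into any space $L_0(\mu)$, with $\mu$ as above, is zero.
\end{itemize}
\end{theorem}

Part (c) applies, for example, to the closed span of a sequence $(g_n)$ of independent standard Gaussian variables, which is a copy of $\ell_2$ because $\sum a_ng_n$ has the law of $\|a\|_2\,g_1$. It applies also to every copy of $L_r$, $0<r\le2$; that these spaces embed in $L_0$ is classical and serves here only as an illustration. Part (b) describes the mechanism. A sequence on which $T$ degenerates takes, up to sets of small measure, only values near $0$ or near $\pm\infty$, and we shall see that every operator $U$ on $L_0$ maps some sequence $c_l\not\to0$ to a sequence on which $T$ degenerates.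

Section~\ref{sec:norm} reduces Theorem~\ref{thm:main} to the construction of an F-norm $q$ with two competing properties. Sections~\ref{sec:idea}--\ref{sec:q} construct $q$ and bound it from below, Sections~\ref{sec:U} and~\ref{sec:random} bound it from above on the range of an arbitrary operator, and Section~\ref{sec:more} proves Theorem~\ref{thm:more}. Only part (d) of that theorem uses the known result (i), and (ii) is not used.

Throughout, $\mathbb N=\{1,2,\dots\}$, we work on $[0,1)$, and $\mathcal P_s$ ($s\ge0$) is the set of the $2^s$ dyadic intervals $[(k-1)2^{-s},k2^{-s})$, $1\le k\le 2^s$.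

\section{A weaker F-norm on $L_0$}\label{sec:norm}

An \emph{F-norm} on a real vector space $X$ is a function $q:X\to[0,\infty)$ such that $q(x+y)\le q(x)+q(y)$; $q(tx)\le q(x)$ for $|t|\le1$; $q(tx)\to0$ as $t\to0$; and $q(x)=0$ only for $x=0$. Then $q(x-y)$ is an invariant metric, and $q(tx)\le\lceil|t|\rceil q(x)$ for all real $t$. Hence addition and multiplication by a fixed scalar are uniformly continuous and extend to the metric completion $Y$, which becomes a vector space. The extension $\hat q$ of $q$ inherits the first, second and fourth properties, and the third follows from $\hat q(ty)\le\hat q(y-x)+q(tx)$ for $x\in X$, $|t|\le1$. Scalar multiplication is jointly continuous because $\hat q(t_ny_n-ty)\le\lceil|t_n|\rceil\hat q(y_n-y)+\hat q((t_n-t)y)$. So $Y$ is an F-space that contains $X$ as a dense subspace.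

An F-norm $q\le p$ on $L_0$ therefore yields an injective operator with dense range, and the task is to make $q$ strictly weaker than $p$ on every copy of $L_0$ without letting it vanish.

\begin{theorem}\label{thm:q}
There is a functional $q:L_0\to[0,1]$ with $q(f+g)\le q(f)+q(g)$, $q(tf)\le q(f)$ for $|t|\le1$, and $q\le p$, such that:
\begin{itemize}
\item[(Q1)] For every integer $H\ge1$ and every $h\in L_0$,
\[
q(h)<2^{-H}\quad\Longrightarrow\quad\int_{\{|h|\le H\}}\min(|h|,1)\,d\lambda\le3\cdot2^{-H-1}.
\]
Hence $q(\mathbf 1)\ge\frac12$, and $q(h)=0$ only for $h=0$.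
\item[(Q2)] For every operator $U:L_0\to L_0$ and every $l\in\mathbb N$ there is $c\in L_0$ with $\lambda(|c|\ge1)\ge\frac14$ and $q(Uc)\le4\cdot2^{-l}$.
\end{itemize}
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Theorem~\ref{thm:q}]
Since $q(tf)\le p(tf)\to0$ as $t\to0$, and $q$ vanishes only at $0$ by (Q1), $q$ is an F-norm. Let $Y$ be the completion of $(L_0,q)$ and $T:L_0\to Y$ the inclusion. It is injective with dense range, and it is continuous because $q\le p$. Given $U$, let $c_l$ be the functions of (Q2). Then $TUc_l\to0$, while $p(c_l)\ge\frac14$ by \eqref{eq:p}; by \eqref{eq:iso}, $TU$ is not an isomorphism. Finally, if $V$ were an isomorphism of $L_0$ onto a closed subspace $X\subseteq L_0$ on which $T$ is an isomorphism, then $TV$ would be an isomorphism, contrary to the case $U=V$.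
\end{proof}

\section{Which functions can be declared small}\label{sec:idea}

To weaken $p$ we choose sets $S_1,S_2,\dots\subseteq L_0$ with $tS_i\subseteq S_i$ for $|t|\le1$, give each element of $S_i$ the \emph{price} $2^{-l_i}$ with $l_i\in\mathbb N$, and put
\begin{equation}\label{eq:q}
q(f)=\inf\Big\{p\Big(f-\sum_{j=1}^m\xi_j\Big)+\sum_{j=1}^m2^{-l_{i_j}}\ :\ m\ge0,\ \xi_j\in S_{i_j}\Big\}.
\end{equation}
The choice $m=0$ gives $q\le p\le1$. Concatenating a decomposition for $f$ with one for $g$ gives subadditivity, and replacing each $\xi_j$ by $t\xi_j$ gives $q(tf)\le q(f)$ for $|t|\le1$. So only (Q1) and (Q2) are at stake, and they pull in opposite directions. For (Q2) the countably many sets $S_i$, fixed in advance, must come close to some $Uc$ for every operator $U$. For (Q1) a sum of elements of small total price must rarely take moderate values. The one constraint on such a sum is that, if the total price is at most $1$, at most $2^{l_i}$ summands come from $S_i$.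

In this section we fix $0<\delta\le C$ and call a number $y$ \emph{moderate} if $\delta<|y|\le C$. We look at the smallest cases to see what the elements of $S_i$ should be.

\subsection*{One term: many levels}
A cheap function cannot have the form $x\mathbf 1_E$ with $x\ge1$ and $\lambda(E)\ge\frac14$: then $q(\mathbf 1_E)\le q(x\mathbf 1_E)$, and (Q1) with $H=3$ forces $q(\mathbf 1_E)\ge\frac18$, since $\frac3{16}<\frac14$. All multiples $tc$, $|t|\le1$, of a cheap function $c$ are cheap, so each of them must be moderate only on a small set. We achieve this by spreading the values of $c$ over many widely separated levels. Let $M>1$, $\nu\in\mathbb N$ and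
\[
x_k=M^{2^k},\qquad1\le k\le\nu .
\]
These levels have two properties. Let $\Delta\subseteq(0,\infty)$ be an interval with endpoints $0<y\le y'$ and $y'/y<M$.
\begin{itemize}
\item[(L1)] At most one $k$ satisfies $x_k\in\Delta$.
\item[(L2)] At most one ordered pair $(k,k')$ with $k\ne k'$ satisfies $x_{k'}/x_k\in\Delta$.
\end{itemize}
Indeed, $\Delta$ contains at most one integer power of $M$. This gives (L1). For (L2), the exponent $2^{k'}-2^k$ of $x_{k'}/x_k$ determines the pair: its sign tells which index is larger, and for $k'>k$ it equals $2^k(2^{k'-k}-1)$ with odd second factor. If $M>C/\delta$ and $c$ takes values in $\{0,x_1,\dots,x_\nu\}$ with $\lambda(c=x_k)\le1/\nu$ for all $k$, then (L1) shows that, for every real $a$, the function $ac$ is moderate on a set of measure at most $1/\nu$.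

\subsection*{One term with a multiplier: spreading at a resolution}
The operators $Uf=af$ force us to declare products $ac$ small, for multipliers $a$ that we may approximate by dyadic step functions. Now global spreading is not enough: if $\nu=2^s$, $c=x_k$ on the $k$th interval of $\mathcal P_s$ and $a=1/x_k$ there, then $|a|\le1$ and $ac=\mathbf 1$. The function $c$ must be spread inside every interval on which $a$ is constant.

\begin{definition}\label{def:term}
Let $s\ge0$. A measurable function $c$ with values in $\{0,x_1,\dots,x_\nu\}$ is \emph{spread at resolution $s$} if $\lambda(J\cap\{c=x_k\})\le\lambda(J)/\nu$ for all $J\in\mathcal P_s$ and $1\le k\le\nu$. A \emph{term of resolution $s$} is a product $ac$, given with its factors, where $a$ is constant on each $J\in\mathcal P_s$ and $c$ is spread at resolution $s$.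
\end{definition}

The previous argument, applied in each $J\in\mathcal P_s$, shows that a term is moderate on a set of measure at most $1/\nu$.

\subsection*{Two terms: cancellation}
In a sum, two large terms may nearly cancel and leave a moderate value. The following case contains the whole idea.

\begin{example}\label{ex:two}
Let $M>4C/\delta$ and $R=ac+a'c'$, where at first $a,a'$ are constants and $c,c'$ are spread at resolution $0$. Suppose that $R(t)$ is moderate, and let $m>\delta/2$ be the larger of $|a|c(t)$ and $|a'|c'(t)$. If $m>2C$, the smaller one is at least $m-C>m/2$, so neither vanishes. Hence one of the following holds: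
\begin{itemize}
\item[(1)] $|a|c(t)\in(\delta/2,2C]$;
\item[(2)] $|a'|c'(t)\in(\delta/2,2C]$;
\item[(3)] $c(t)=c'(t)\ne0$ and $|a+a'|c'(t)\in(\delta,C]$;
\item[(4)] $c(t)\ne c'(t)$, both are non-zero, and $c'(t)/c(t)\in\big[\frac{|a|}{2|a'|},\frac{2|a|}{|a'|}\big]$.
\end{itemize}
By (L1), alternative (1) leaves one possible level for $c(t)$, and each of (2) and (3) leaves one for $c'(t)$; by (L2), so does (4). Thus $R$ is moderate on a set of measure at most $4/\nu$.

Now let $ac$ have resolution $s$ and $a'c'$ resolution $s'\ge s$. The levels singled out by (2)--(4) depend on $a'(t)$, so they are constant only on the intervals of $\mathcal P_{s'}$, and on these intervals $c$ need not be spread; it may be constant. But these three alternatives constrain $c'$, which is spread at resolution $s'$, while (1), which constrains $c$, involves only $a$. The bound $4/\nu$ persists.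
\end{example}

Two lessons follow. Each moderate value should be charged to the term of finest resolution that takes part in it. And the doubly exponential growth of the levels is what makes (4) useful: for the levels $M^k$ the ratio would determine only $k'-k$, and (4) would single out no level.

\section{Sums of few terms are rarely moderate}\label{sec:key}

We extend Example~\ref{ex:two} to any number of terms. Terms that sit on the same level at a point $t$ are grouped, so the coefficients $a,a',a+a'$ of the example are replaced by all partial sums of the multipliers.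

\begin{lemma}\label{lem:key}
Let $\rho,\nu\in\mathbb N$, $0<\delta\le C$, $M>2C\rho/\delta$ and $x_k=M^{2^k}$ for $1\le k\le\nu$. Let $R=\sum_{j=1}^da_jc_j$ with $d\le\rho$, where $a_jc_j$ is a term of resolution $s_j$. Then
\[
\lambda(\delta<|R|\le C)\le\frac{3\rho\,4^\rho}{\nu}.
\]
\end{lemma}

\begin{proof}
Order the terms so that $s_1\le\dots\le s_d$, and put $b_E=\sum_{j\in E}a_j$ for $E\subseteq\{1,\dots,d\}$. For each $j$ and $t$ we list the levels that are critical for the first $j$ multipliers: let $\Lambda_j(t)\subseteq\{1,\dots,\nu\}$ consist of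
\begin{itemize}
\item[(a)] every $k$ such that $\delta/\rho<|b_E(t)|\,x_k\le2C$ for some $E\subseteq\{1,\dots,j\}$;
\item[(b)] both members of every pair $k\ne k'$ such that, for some $E,E'\subseteq\{1,\dots,j\}$ with $b_E(t)\ne0\ne b_{E'}(t)$,
\[
\frac{x_{k'}}{x_k}\in\Big[\frac1{2\rho}\,\frac{|b_E(t)|}{|b_{E'}(t)|},\ \frac{|b_E(t)|}{|b_{E'}(t)|}\Big].
\]
\end{itemize}

\emph{The lists are short.} In (a), each $E$ confines $x_k$ to an interval whose endpoints have ratio $2C\rho/\delta<M$, so it gives at most one $k$ by (L1). In (b) the ratio of the endpoints is $2\rho\le2C\rho/\delta<M$, so each $(E,E')$ gives at most one pair by (L2). Hence $|\Lambda_j(t)|\le2^\rho+2\cdot4^\rho\le3\cdot4^\rho$.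

\emph{The function $c_j$ rarely meets the $j$th list.} The set $\Lambda_j(t)$ depends only on $a_1(t),\dots,a_j(t)$, and these functions are constant on each $J\in\mathcal P_{s_j}$ because $s_1,\dots,s_j\le s_j$. So $\Lambda_j$ is constant on each such $J$. Since $c_j$ is spread at resolution $s_j$, the set $Z_j=\{t:c_j(t)=x_k\text{ for some }k\in\Lambda_j(t)\}$ satisfies
\[
\lambda(Z_j)\le\sum_{J\in\mathcal P_{s_j}}3\cdot4^\rho\,\frac{\lambda(J)}\nu=\frac{3\cdot4^\rho}\nu .
\]

It remains to show that $\delta<|R(t)|\le C$ implies $t\in Z_1\cup\dots\cup Z_d$. Fix such a $t$. Put $P_k=\{j:c_j(t)=x_k\}$ and $\beta_k=b_{P_k}(t)$. The sets $P_k$ are disjoint, so $R(t)=\sum_k\beta_kx_k$ has at most $\rho$ non-zero summands. Let $m=|\beta_k|x_k$ be the largest absolute value of a summand, attained at the index $k$. Then $m\ge|R(t)|/\rho>\delta/\rho$.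

\emph{Case $m\le2C$.} Let $j=\max P_k$. Clause (a) with $E=P_k$ gives $k\in\Lambda_j(t)$, and $c_j(t)=x_k$. So $t\in Z_j$.

\emph{Case $m>2C$.} The other summands have absolute values with sum at least $m-|R(t)|\ge m-C>m/2$, so some $k'\ne k$ satisfies $m/(2\rho)\le|\beta_{k'}|x_{k'}\le m$. Dividing by $|\beta_{k'}|x_k$ gives the condition in (b) with $E=P_k$ and $E'=P_{k'}$. Let $j=\max(P_k\cup P_{k'})$. Then both $k$ and $k'$ lie in $\Lambda_j(t)$, and $c_j(t)$ is $x_k$ or $x_{k'}$. So $t\in Z_j$.
\end{proof}

\begin{remark}\label{rem:key}
The bound depends neither on the resolutions nor on the size of the multipliers. It does need the number of terms to be small compared with $\nu$: if $F_1,\dots,F_\nu$ partition $[0,1)$ into sets of measure $1/\nu$, then $\mathbf 1=\sum_{j=1}^\nu x_1^{-1}\cdot x_1\mathbf 1_{F_j}$ is a sum of $\nu$ terms of resolution $0$.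
\end{remark}

\section{The construction of $q$ and the lower bound}\label{sec:q}

We shall see in Section~\ref{sec:U} that, outside a small set, an operator $U$ acts on step functions as a sum of at most $r$ products with multipliers bounded by $D$, where $r$ and $D$ depend on $U$ and on the accuracy. We therefore need one set $S_i$ for every triple (price exponent $l$, number of terms $r$, bound $D$). Each $S_i$ gets its own levels. Lemma~\ref{lem:key} controls sums from one $S_i$. To control sums from several, we choose the upper threshold $C_i$ so large that a value above $C_i$ cannot be canceled by the sets with smaller index; this is where the bound $D$ is needed.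

Let $i\mapsto(l_i,r_i,D_i)$ be a bijection of $\mathbb N$ onto $\mathbb N^3$ in order of nondecreasing $l+r+D$. The triple $(l,r,D)$ is preceded by the $l-1$ triples $(l',r,D)$ with $l'<l$, so
\begin{equation}\label{eq:li}
l_i\le i .
\end{equation}
Put $\rho_i=2^{l_i}r_i$, $\delta_i=2^{-i-2}$, $\nu_i=3\rho_i4^{\rho_i}/\delta_i\in\mathbb N$, and define recursively
\[
\Gamma_i=\sum_{i'<i}\rho_{i'}D_{i'}x_{i',\nu_{i'}},\qquad C_i=\Gamma_i+i+2,\qquad M_i=\frac{4C_i\rho_i}{\delta_i},\qquad x_{i,k}=M_i^{2^k}\quad(1\le k\le\nu_i).
\]
Note that $x_{i,k}\ge1$. Let $S_i$ be the set of all functions $\xi=\sum_{n=1}^{r_i}a_nc_n$ such that, for some $s\ge0$, each $a_nc_n$ is a term of resolution $s$ with respect to the levels $x_{i,1},\dots,x_{i,\nu_i}$, and $|a_n|\le D_i$. The resolution $s$ is not restricted. Replacing $a_n$ by $ta_n$ shows that $tS_i\subseteq S_i$ for $|t|\le1$. From now on $q$ is the functional \eqref{eq:q} for these sets and the prices $2^{-l_i}$.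

\begin{lemma}\label{lem:sum}
Let $m\ge1$ and $\xi_j\in S_{i_j}$ for $1\le j\le m$, with $\sum_j2^{-l_{i_j}}\le1$. Put $i_*=\min_ji_j$ and $R=\sum_j\xi_j$. Outside a set of measure at most $2^{-i_*-1}$, either $|R|\le2^{-i_*-1}$ or $|R|\ge i_*+1$.
\end{lemma}

\begin{proof}
Let $R_i$ be the sum of the $\xi_j$ with $i_j=i$. There are at most $2^{l_i}$ of them, so $R_i$ is a sum of at most $\rho_i$ terms. Hence $|R_i|\le\rho_iD_ix_{i,\nu_i}$, and Lemma~\ref{lem:key} gives $\lambda(\delta_i<|R_i|\le C_i)\le3\rho_i4^{\rho_i}/\nu_i=\delta_i$. These exceptional sets have total measure at most $\sum_{i\ge i_*}\delta_i=2^{-i_*-1}$. Let $t$ lie outside them. If $|R_i(t)|\le\delta_i$ for all $i$, then $|R(t)|\le\sum_{i\ge i_*}\delta_i=2^{-i_*-1}$. Otherwise let $i_0\ge i_*$ be the largest index with $|R_{i_0}(t)|>\delta_{i_0}$. Then $|R_{i_0}(t)|>C_{i_0}$, and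
\[
|R(t)|\ge C_{i_0}-\sum_{i<i_0}|R_i(t)|-\sum_{i>i_0}\delta_i\ge C_{i_0}-\Gamma_{i_0}-1=i_0+1\ge i_*+1.\qedhere
\]
\end{proof}

\begin{proof}[Proof of (Q1)]
Let $q(h)<2^{-H}$. Choose $\xi_j\in S_{i_j}$ with sum $R$ such that $p(h-R)+\sum_j2^{-l_{i_j}}<2^{-H}$. Every $l_{i_j}$ exceeds $H$, so $i_j\ge H+1$ by \eqref{eq:li}: cheap sets have large index. By Lemma~\ref{lem:sum} (or trivially if there are no $\xi_j$, as then $R=0$) there is a set $Z$ with $\lambda(Z)\le2^{-H-2}$ outside which $|R|\le2^{-H-2}$ or $|R|\ge H+2$. At a point outside $Z$ with $|h|\le H$ we have $|h-R|\ge|h|-2^{-H-2}$ in the first case and $|h-R|\ge2$ in the second, so in both cases $\min(|h|,1)\le\min(|h-R|,1)+2^{-H-2}$. Integrating,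
\[
\int_{\{|h|\le H\}}\min(|h|,1)\,d\lambda\le p(h-R)+2^{-H-2}+\lambda(Z)\le2^{-H}+2^{-H-1}=3\cdot2^{-H-1}.
\]
If $q(\mathbf 1)<\frac12$, the case $H=1$ would give $1\le\frac34$. If $q(h)=0$, the estimate holds for all $H$, and $p(h)=0$ by monotone convergence.
\end{proof}

\section{How an operator on $L_0$ acts on step functions}\label{sec:U}

For (Q2) we must know what an arbitrary operator $U:L_0\to L_0$ looks like. The model is $Uf=a\cdot(f\circ\sigma)$, where $\sigma$ is, say, measure preserving. Here $U\mathbf 1_I(t)=a(t)\mathbf 1_I(\sigma(t))$, so for each $t$ and $m$ at most one interval $I\in\mathcal P_m$ has $U\mathbf 1_I(t)\ne0$, namely the one that contains $\sigma(t)$. The next proposition, a form of Kwapie\'n's representation theorem, says that every operator is nearly a finite sum of such models. We prove what we need, on dyadic step functions, with the intervals $I_n^m(t)$ in the role of the points $\sigma_n(t)$.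

\begin{proposition}\label{prop:U}
Let $U:L_0\to L_0$ be an operator and $\zeta>0$. There are $m_0,r,D\in\mathbb N$, measurable sets $G$ and $G_1,\dots,G_r\subseteq G$ with $\lambda([0,1)\setminus G)<\zeta$, measurable functions $a_1,\dots,a_r$ with $|a_n|\le D$, and measurable maps $I_n^m:G_n\to\mathcal P_m$ $(n\le r,\ m\ge m_0)$ such that:
\begin{itemize}
\item[(U1)] if $m\ge m_0$ and $c=\sum_{I\in\mathcal P_m}\gamma_I\mathbf 1_I$, and if $c_n(t)=\gamma_{I_n^m(t)}$ for $t\in G_n$ and $c_n(t)=0$ for $t\notin G_n$, then $Uc=\sum_{n=1}^ra_nc_n$ a.e.\ on $G$;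
\item[(U2)] $\tau_m:=\max_{n\le r}\max_{I\in\mathcal P_m}\lambda\{t\in G_n:I_n^m(t)=I\}\to0$ as $m\to\infty$.
\end{itemize}
\end{proposition}

Fix everywhere finite representatives $u_I$ of $U\mathbf 1_I$ for all dyadic intervals $I$. If $I',I''$ are the halves of $I$, then $u_I=u_{I'}+u_{I''}$ a.e.; these are countably many relations, so after discarding a null set they hold at every point. Call $I$ \emph{active at $t$} if $u_I(t)\ne0$, and let $N_m(t)$ be the number of intervals in $\mathcal P_m$ that are active at $t$. An active interval has at least one active half, so $N_m(t)$ is nondecreasing in $m$. The main point is that it stays bounded. The reason is special to $L_0$: an operator must send functions of small support to functions of small support, whereas a point with many active intervals is reached even by a sparse random family of intervals.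

\begin{lemma}\label{lem:N}
$N(t):=\sup_mN_m(t)<\infty$ for almost every $t$.
\end{lemma}

\begin{proof}
Suppose that $E=\{N=\infty\}$ has measure $2\theta>0$. By continuity there is $\eta\in(0,1)$ such that $p(f)<2\eta$ implies $p(Uf)\le\theta/4$. If $\lambda(f\ne0)<2\eta$, this applies to $bf$ for all $b>0$, and \eqref{eq:p} gives $\lambda(|Uf|\ge1/b)\le\theta/4$. Letting $b\to\infty$, we obtain
\begin{equation}\label{eq:supp}
\lambda(f\ne0)<2\eta\quad\Longrightarrow\quad\lambda(Uf\ne0)\le\theta/4 .
\end{equation}
Choose $N_0$ with $(1-\eta)^{N_0}\le\frac14$. The sets $E_m=\{t\in E:N_m(t)\ge N_0\}$ increase to $E$; fix $m$ with $\lambda(E_m)\ge\theta$. Let $\varepsilon_I,\alpha_I$ $(I\in\mathcal P_m)$ be independent random variables with $\mathbb P(\varepsilon_I=1)=\eta=1-\mathbb P(\varepsilon_I=0)$ and $\alpha_I$ uniform on $[1,2]$. Put $h=\sum_I\varepsilon_I\alpha_I\mathbf 1_I$, so that $Uh$ is represented by $w=\sum_I\varepsilon_I\alpha_Iu_I$. The $\varepsilon_I$ select the family, and the $\alpha_I$ prevent cancellation.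

Fix $t\in E_m$. With probability at least $1-(1-\eta)^{N_0}\ge\frac34$ some interval $I_0$ active at $t$ has $\varepsilon_{I_0}=1$. Given such values of the $\varepsilon_I$, and any values of the $\alpha_I$ with $I\ne I_0$, at most one value of $\alpha_{I_0}$ makes $w(t)=0$. So $\mathbb P(w(t)=0)\le\frac14$. By Fubini's theorem the random variable $X=\lambda(E_m\cap\{w=0\})/\lambda(E_m)$ has mean at most $\frac14$, and Markov's inequality gives $\mathbb P(X\ge\frac34)\le\frac13$. Also $\mathbb E\,\lambda(h\ne0)=\eta$, so $\mathbb P(\lambda(h\ne0)\ge2\eta)\le\frac12$. Since $\frac13+\frac12<1$, some realization has $\lambda(h\ne0)<2\eta$ and $\lambda(Uh\ne0)>\lambda(E_m)/4\ge\theta/4$, which contradicts \eqref{eq:supp}.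
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:U}]
For $t$ with $N(t)<\infty$ let $m(t)$ be the least $m$ with $N_m(t)=N(t)$. Let $m\ge m(t)$. Each active interval of $\mathcal P_m$ has an active half and $N_{m+1}(t)=N_m(t)$, so each active $I\in\mathcal P_m$ has exactly one active half $I'$, no inactive interval has an active half, and $u_{I'}(t)=u_I(t)$ because the other half contributes $0$.

By Lemma~\ref{lem:N}, the functions $m(\cdot)$, $N$ and $u_I$ are finite a.e. Choose $m_0$, then $r$, then $D$, such that
\[
G=\{t:\ m(t)\le m_0,\ N(t)\le r,\ |u_I(t)|\le D\text{ for all }I\in\mathcal P_{m_0}\}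
\]
has complement of measure less than $\zeta$, and put $G_n=\{t\in G:N(t)\ge n\}$. For $t\in G_n$ let $I_n^{m_0}(t)$ be the $n$th interval from the left among the intervals of $\mathcal P_{m_0}$ active at $t$, let $a_n(t)=u_{I_n^{m_0}(t)}(t)$, and for $m>m_0$ let $I_n^m(t)\in\mathcal P_m$ be the unique active interval inside $I_n^{m_0}(t)$. Put $a_n=0$ outside $G_n$. These maps are measurable, since each event $\{I_n^m=I\}$ is described by finitely many conditions $u_{I'}\ne0$ or $u_{I'}=0$ on $G_n$. We have $0<|a_n|\le D$ on $G_n$, and by the first paragraph $u_{I_n^m(t)}(t)=a_n(t)$ for all $m\ge m_0$. For $t\in G$ the active intervals of $\mathcal P_m$ are exactly $I_n^m(t)$, $n\le N(t)$. Since $Uc=\sum_I\gamma_Iu_I$ a.e., this proves (U1).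

If (U2) fails, there are $\theta>0$, an index $n$, and for infinitely many $m$ an interval $I(m)\in\mathcal P_m$ such that $F_m=\{t\in G_n:I_n^m(t)=I(m)\}$ has measure at least $\theta$. Since $a_n\ne0$ on $G_n$, there is $\beta>0$ with $\lambda\{t\in G_n:|a_n(t)|<\beta\}<\theta/2$. On $F_m$ we have $u_{I(m)}=a_n$, so $\lambda(|U\mathbf 1_{I(m)}|\ge\beta)\ge\theta/2$ for infinitely many $m$. But $p(\mathbf 1_{I(m)})=2^{-m}\to0$, which contradicts the continuity of $U$.
\end{proof}

\section{A random function with cheap image}\label{sec:random}

For a multiplication operator $Uf=af$ with $a$ constant on the intervals of $\mathcal P_s$ and $|a|\le D$, the function $c$ in (Q2) can be written down: take $i$ with $(l_i,r_i,D_i)=(l,1,D)$, cut each $J\in\mathcal P_s$ into $\nu_i$ equal parts, and let $c=x_{i,k}$ on the $k$th part. Then $Uc\in S_i$ and $q(Uc)\le2^{-l}$. In general two difficulties arise. First, the multipliers $a_n$ are not step functions, and since they multiply values as large as $x_{i,\nu_i}$, the resolution $s$ can be chosen only after $i$; this is why $S_i$ allows every resolution. Second,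 one function $c$ must make all the functions $c_1,\dots,c_r$ of (U1) spread at resolution $s$, for maps $I_n^m$ about which we know only (U2). Independent random values $\gamma_I$ on a much finer partition do this, by the law of large numbers.

\begin{proof}[Proof of (Q2)]
Let $U$ and $l$ be given. The choices are made in the order $(r,D)$, $i$, $s$, $m$, $c$. Apply Proposition~\ref{prop:U} with $\zeta=2^{-l}$. Let $i$ be the index with $(l_i,r_i,D_i)=(l,r,D)$, and write $\nu=\nu_i$, $x_k=x_{i,k}$.

\emph{The multipliers.} For $a\in L_1$ let $\mathbb E_sa$ be the function equal on each $J\in\mathcal P_s$ to the average of $a$ over $J$. Then $\mathbb E_sa\to a$ in $L_1$: this holds for continuous $a$ by uniform continuity, and $\mathbb E_s$ is a contraction of $L_1$. So there is $s$ such that $\tilde a_n=\mathbb E_sa_n$ satisfies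
\begin{equation}\label{eq:approx}
|\tilde a_n|\le D,\qquad\lambda\Big(|a_n-\tilde a_n|>\frac{2^{-l}}{rx_\nu}\Big)<\frac{2^{-l}}r\qquad(n\le r).
\end{equation}

\emph{The function $c$.} For $m\ge m_0$ let $\gamma_I$ $(I\in\mathcal P_m)$ be independent random variables with $\mathbb P(\gamma_I=0)=\frac12$ and $\mathbb P(\gamma_I=x_k)=\frac1{2\nu}$ for $1\le k\le\nu$. The value $0$ leaves a factor $2$ between the expected and the permitted mass of each level. Let $c$ and $c_n$ be as in (U1). Fix $J\in\mathcal P_s$, $n\le r$, $k\le\nu$, and put $w_I=\lambda\{t\in J\cap G_n:I_n^m(t)=I\}$, so that $w_I\le\tau_m$ and $\sum_Iw_I\le\lambda(J)\le1$. Then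
\[
W:=\lambda(J\cap\{c_n=x_k\})=\sum_{I\in\mathcal P_m}w_I\,\mathbf 1_{\{\gamma_I=x_k\}}
\]
is a sum of independent variables, with $\mathbb EW\le\lambda(J)/(2\nu)$ and $\operatorname{Var}W\le\sum_Iw_I^2\le\tau_m$. Since $\lambda(J)=2^{-s}$, Chebyshev's inequality gives
\[
\mathbb P\big(W>\lambda(J)/\nu\big)\le\mathbb P\big(W-\mathbb EW>2^{-s}/(2\nu)\big)\le4\nu^24^s\tau_m .
\]
The variable $\lambda(c\ne0)=2^{-m}\sum_I\mathbf 1_{\{\gamma_I\ne0\}}$ has mean $\frac12$ and variance $2^{-m}/4$, so $\mathbb P(\lambda(c\ne0)<\frac14)\le4\cdot2^{-m}$. There are $2^sr\nu$ triples $(J,n,k)$, a number independent of $m$, and by (U2)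
\[
2^sr\nu\cdot4\nu^24^s\tau_m+4\cdot2^{-m}<1
\]
for large $m$. Fix such an $m$ and a realization for which $\lambda(c\ne0)\ge\frac14$ and every $c_n$ is spread at resolution $s$. Then $\lambda(|c|\ge1)\ge\frac14$ because $x_k\ge1$, and $\xi=\sum_{n\le r}\tilde a_nc_n$ belongs to $S_i$.

\emph{The estimate.} By (U1), $Uc-\xi=\sum_{n\le r}(a_n-\tilde a_n)c_n$ a.e.\ on $G$. By \eqref{eq:approx} and $0\le c_n\le x_\nu$, this sum has absolute value at most $r\cdot\frac{2^{-l}}{rx_\nu}\cdot x_\nu=2^{-l}$ outside a set of measure less than $2^{-l}$. Since the complement of $G$ also has measure less than $2^{-l}$, \eqref{eq:p} gives $p(Uc-\xi)\le3\cdot2^{-l}$, and $q(Uc)\le p(Uc-\xi)+2^{-l}\le4\cdot2^{-l}$.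
\end{proof}

This completes the proofs of Theorems~\ref{thm:q} and~\ref{thm:main}.

\section{Proof of Theorem~\ref{thm:more}}\label{sec:more}

Recall that $Th_n\to0$ means $q(h_n)\to0$.

\medskip
(a) We embed $L_0$ in $L_0(A)$. The function $\varphi(t)=\lambda(A\cap[0,t])/\lambda(A)$ is continuous, nondecreasing and onto $[0,1]$. For $u\in[0,1]$ and $t_u=\max\{t:\varphi(t)\le u\}$ we have $\varphi(t_u)=u$, so $\lambda\{t\in A:\varphi(t)\le u\}=\lambda(A\cap[0,t_u])=u\lambda(A)$. Thus $\varphi$ carries the restriction of $\lambda$ to $A$ to the measure $\lambda(A)\lambda$, and $\iota f=\mathbf 1_A\cdot(f\circ\varphi)$ defines a linear map $\iota:L_0\to L_0(A)$ with $p(\iota f)=\lambda(A)p(f)$. This $\iota$ is an isomorphism into $L_0(A)$. If $TU|_{L_0(A)}$ were an isomorphism, so would be $T(U\iota)$, contrary to Theorem~\ref{thm:main}.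

\medskip
(b) Let $H\ge\beta$ be an integer. For all large $n$ we have $q(h_n)<2^{-H}$, and then (Q1) gives $\min(\alpha,1)\,\lambda(\alpha\le|h_n|\le\beta)\le3\cdot2^{-H-1}$. Let $n\to\infty$ and then $H\to\infty$.

\medskip
(c) By (Q1), the part of $h$ below height $H$ is controlled by $q(h)$; boundedness controls the rest. Let $B$ be bounded and $\omega(H)=\sup_{h\in B}\lambda(|h|>H)$. This function is nonincreasing, and it tends to $0$: otherwise there are $\varepsilon>0$ and $h_n\in B$ with $\lambda(|h_n|>n)\ge\varepsilon$ for all $n$, so $p(h_n/n)\ge\varepsilon$, although $h_n/n\to0$. For $h\in B$ with $q(h)<2^{-H}$, (Q1) gives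
\[
p(h)\le3\cdot2^{-H-1}+\omega(H).
\]
Hence $h_n\in B$ and $q(h_n)\to0$ imply $p(h_n)\to0$. The set $B-B$ is bounded as well, by the sequential description of boundedness, so the same holds for differences. In particular, for $h_n,h\in B$, $Th_n\to Th$ implies $h_n\to h$, and the converse is the continuity of $T$.

Now let $X$ be locally bounded, and let $V$ be a bounded balanced neighborhood of $0$ in $X$ (every neighborhood of $0$ contains one that is balanced, that is, $tV\subseteq V$ for $|t|\le1$). Let $g(x)=\inf\{t>0:x\in tV\}$ be its gauge. Then $g(tx)=|t|g(x)$ and $\{g<t\}\subseteq tV\subseteq\{g\le t\}$ for $t>0$. Since $V$ is bounded, the sets $tV$ form a base of neighborhoods of $0$ in $X$, so $x_n\to0$ if and only if $g(x_n)\to0$. If $T|_X$ is not an isomorphism, \eqref{eq:iso} gives, after passing to a subsequence, $h_n\in X$ and $\tau>0$ with $q(h_n)\to0$ and $g(h_n)\ge\tau$. Put $y_n=\tau h_n/g(h_n)$. Then $q(y_n)\le q(h_n)\to0$, and $g(y_n)=\tau$, so the $y_n$ lie in the bounded set $2\tau V$. By the first part $y_n\to0$, which contradicts $g(y_n)=\tau$.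

\medskip
(d) Let $S:Y\to L_0(\mu)$ be a non-zero operator. Then $ST\ne0$, because $T$ has dense range. By the known result (i) of Section~\ref{sec:intro}, $ST|_{L_0(A)}$ is an isomorphism for some $A$ with $\lambda(A)>0$. If $f_n\in L_0(A)$ and $Tf_n\to0$, then $STf_n\to0$, hence $f_n\to0$. So $T|_{L_0(A)}$ is an isomorphism by \eqref{eq:iso}, contrary to (a) with $U$ the identity. \qed
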